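# Convex $\sigma$-discrete bases in normed spaces

## Short intervals on the line

Start with the real line and two families of open intervals:
$$\mathcal B_0=\{(m+\tfrac18,\;m+\tfrac78): m\in\mathbb Z\},\qquad \mathcal B_1=\{(m-\tfrac14,\;m+\tfrac14): m\in\mathbb Z\}.$$
Together they cover $\mathbb R$: if the distance from $x$ to the nearest integer exceeds $\frac18$, then $x$ lies in a member of $\mathcal B_0$; otherwise it lies in a member of $\mathcal B_1$. Inside each family the intervals stay apart: two different members of $\mathcal B_0$ are at distance at least $\frac14$, two different members of $\mathcal B_1$ at distance at least $\frac12$. So every point of $\mathbb R$ has a neighborhood (an interval of length less than $\frac14$) that meets at most one member of $\mathcal B_0$, and the same holds for $\mathcal B_1$.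

Now scale. For each $n\ge1$ multiply all these intervals by $\frac1n$. We get two families for each $n$, hence countably many families, each with its members kept apart. If $O\subset\mathbb R$ is open and $x\in O$, choose $n$ with $(x-\frac1n,x+\frac1n)\subset O$. Some scaled interval at level $n$ contains $x$ and has length at most $\frac3{4n}$, so it lies in $O$. Thus all the scaled intervals together form a basis for the topology, made of convex sets and organized into countably many well-spread families.

One family would not suffice to cover $\mathbb R$ by short intervals. A cover by pairwise disjoint nonempty open sets must consist of the single set $\mathbb R$, because $\mathbb R$ is connected. So some bookkeeping with several families is forced even here.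

**Definition (discrete, $\sigma$-discrete, basis).** Let $X$ be a topological space. A family of subsets of $X$ is *discrete* if every point of $X$ has a neighborhood that intersects at most one member of the family. A family of sets is *$\sigma$-discrete* if it is a union of countably many discrete families. A family $\mathcal F$ of open sets is a *basis* for the topology if every open set is a union of a subfamily of $\mathcal F$.

Members of a discrete family are pairwise disjoint, since a point in two different members would have no neighborhood of the required kind. The converse fails: the intervals $(k,k+1)$, $k\in\mathbb Z$, are pairwise disjoint, but every neighborhood of $0$ meets both $(-1,0)$ and $(0,1)$.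

The problem of S. M. Bates and A. Pełczyński asks whether what we did on the line can be done in every Banach space: *does there exist a basis for the topology of $X$ that is $\sigma$-discrete and formed by convex sets?*

If $X$ is separable, the answer is quick. Take the open balls with rational radii centered at the points of a countable dense set. They form a countable basis of convex sets, and each ball on its own is a discrete family with one member. So the content lies in nonseparable spaces, where we must handle uncountably many convex sets with countably many families. The answer is yes, and completeness plays no role.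

**Theorem A.** *Let $X$ be a normed space. Then the norm topology of $X$ has a $\sigma$-discrete basis formed by bounded convex open sets.*

In particular every Banach space has a $\sigma$-discrete basis of convex sets. Consequently every open cover of $X$ has a $\sigma$-discrete refinement by convex open sets: take those members of the basis that are contained in some element of the cover. They still cover $X$, and a subfamily of a discrete family is discrete.

We will also prove two stronger statements, Theorem B on topological vector spaces and Theorem C on the number of families needed.

Conventions: complex spaces are regarded as real ones, "functional" means real-linear functional, $B(x,s)$ is the open ball, $\operatorname{dist}(y,Z)$ is the norm distance, and $\sup\emptyset=-\infty$. The space $\{0\}$ is trivial, so in Theorem A we assume $X\neq\{0\}$.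

## A nonseparable space with coordinates: $c_0(\Gamma)$

Let $\Gamma$ be any set. The space $c_0(\Gamma)$ consists of the functions $y:\Gamma\to\mathbb R$ for which $\{\gamma:|y_\gamma|\ge c\}$ is finite for every $c>0$, with the norm $\sup_\gamma|y_\gamma|$. If $\Gamma$ is uncountable, the unit vectors are uncountably many points at mutual distance $1$, so the space is not separable. Here we can still succeed by hand.

Fix $\varepsilon>0$ and a linear order on $\Gamma$. Take as parameters an integer $k\ge0$, rationals $e,\delta\in(0,\varepsilon)$ and rationals $q_0,\dots,q_{k-1}$ with $|q_j|>e+\delta$. There are countably many choices of parameters. For each choice and each $k$-element set $F=\{\gamma_0<\dots<\gamma_{k-1}\}\subset\Gamma$ let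
$$W_F=\{y:\ |y_{\gamma_j}-q_j|<\delta\ (j<k),\ \ \sup_{\gamma\notin F}|y_\gamma|<e\}.$$
This is open and convex, of diameter at most $2\varepsilon$. On $W_F$ we have $|y_{\gamma_j}|>|q_j|-\delta>e$ for $j<k$. So the set $F$ can be read off from any $y\in W_F$: it is the set of coordinates where $|y_\gamma|>e$. More precisely, if $F\ne F'$ have $k$ elements each, pick $\gamma\in F\setminus F'$; comparing the coordinate $\gamma$ shows that $W_F$ and $W_{F'}$ are at distance at least $\min_j(|q_j|-\delta)-e>0$, a number that does not depend on $F,F'$. So for fixed parameters the sets $W_F$ form a discrete family.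

They cover. Given $y$, only finitely many numbers $|y_\gamma|$ exceed $\varepsilon/2$, so we may choose a rational $e\in(0,\varepsilon)$ that is not equal to any $|y_\gamma|$. Let $F=\{\gamma:|y_\gamma|>e\}$, a finite set. Off $F$ all $|y_\gamma|$ are less than $e$ and only finitely many are at least $e/2$, so their supremum is less than $e$. Choose a rational $\delta\in(0,\varepsilon)$ with $|y_\gamma|>e+2\delta$ on $F$ and rationals $q_j$ with $|q_j-y_{\gamma_j}|<\delta$. Then $|q_j|>e+\delta$ and $y\in W_F$. Using $\varepsilon=1/n$ for all $n$, we get a $\sigma$-discrete convex basis, as on the line.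

Two features deserve attention. The uncountable information (the set $F$) is the index within a family, and it can be recovered from the point; the remaining information is rational and finite, and it names the family. Also, the threshold $e$ had to be chosen, depending on $y$, so as to avoid equality. A general normed space has no such coordinates, and we need a substitute for $F$.

## From disjoint covers to discrete bases

We first simplify the target. Discreteness can be weakened to disjointness, and a basis to covers by small sets.

**Lemma 1 (shrinking).** *Let $X\ne\{0\}$ be a normed space and $\mathcal G$ a pairwise disjoint family of bounded open convex sets. For $U\in\mathcal G$ and $m=1,2,\dots$ put*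
$$U^{(m)}=\{x:\operatorname{dist}(x,X\setminus U)>1/m\}.$$
*Then each $U^{(m)}$ is open and convex, $U=\bigcup_mU^{(m)}$, and for each $m$ the family $\mathcal G^{(m)}=\{U^{(m)}:U\in\mathcal G\}$ is discrete.*

*Proof.* Since $U$ is bounded and $X\ne\{0\}$, the set $X\setminus U$ is nonempty, so the distance is finite. It is a continuous function of $x$, so $U^{(m)}$ is open. It vanishes off $U$ and is positive on the open set $U$, so $\bigcup_mU^{(m)}=U$.

For convexity, let $x,y\in U^{(m)}$, let $0\le\tau\le1$, and let $s>1/m$ be the smaller of $\operatorname{dist}(x,X\setminus U)$ and $\operatorname{dist}(y,X\setminus U)$. Then $B(x,s)\subset U$ and $B(y,s)\subset U$. If $\|h\|<s$, then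
$$\tau x+(1-\tau)y+h=\tau(x+h)+(1-\tau)(y+h)\in U,$$
because $U$ is convex. So $B(\tau x+(1-\tau)y,s)\subset U$, the distance of $\tau x+(1-\tau)y$ from $X\setminus U$ is at least $s>1/m$, and $\tau x+(1-\tau)y\in U^{(m)}$.

For discreteness, let $U\ne V$ be members of $\mathcal G$, $x\in U^{(m)}$, $y\in V^{(m)}$. Then $y\in V$, so $y\notin U$, and $\|x-y\|\ge\operatorname{dist}(x,X\setminus U)>1/m$. Two points of a ball of radius $\frac1{2m}$ are at distance less than $1/m$, so such a ball meets at most one member of $\mathcal G^{(m)}$. $\square$

**Theorem 2.** *Let $X\neq\{0\}$ be a normed space. For every $\varepsilon>0$ there are countably many families, each consisting of pairwise disjoint open convex sets of diameter $\le2\varepsilon$, whose union covers $X$.*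

**Proof of Theorem A from Theorem 2.** For each $n$ take the countably many families given by Theorem 2 with $\varepsilon=1/n$, and form all families $\mathcal G^{(m)}$ from them. Over all $n$ and $m$ these are countably many families, discrete by Lemma 1, of bounded open convex sets. For each $n$ the sets obtained at level $n$ have diameter $\le2/n$ and cover $X$, because $U=\bigcup_mU^{(m)}$. If $O$ is open and $x\in O$, choose $n$ with $B(x,3/n)\subset O$ and a member $U\ni x$ from level $n$. Then $x\in U\subset B(x,3/n)\subset O$. So the union of all these families is a basis. $\blacksquare$

For later use we record what Theorem 2 and Lemma 1 give at a single level (take $\varepsilon=\delta/2$):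
$$\text{for every }\delta>0,\ X\text{ is covered by countably many discrete families of open convex sets of diameter}\le\delta. \tag{1}$$

It remains to prove Theorem 2.

## Rational thresholds and the earliest nearby point

Uncountable choices will be organized by ordinals. Recall that every set can be well-ordered, that is, listed as $\{x_\alpha:\alpha<\kappa\}$ with $\kappa$ an ordinal; that every nonempty set of ordinals has a least element, so there is no infinite strictly decreasing sequence of ordinals; and that every ordinal is $0$, a successor $\alpha+1$, or a limit.

In $c_0(\Gamma)$ we picked $e$ to avoid the countable set of values $|y_\gamma|$, and could do so because few of them were large. The next lemma provides rational thresholds in general. Its point is that a monotone function on a long set of ordinals may have many values, but it cannot take every rational value in an interval.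

**Lemma 3 (thresholds).** *Let $\varphi$ be a monotone (nondecreasing or nonincreasing) real function on a set of ordinals, and let $a<b$. Then some rational $r\in(a,b)$ is not a value of $\varphi$.*

*Proof.* Let $Q=\mathbb Q\cap(a,b)$ and suppose every element of $Q$ is a value of $\varphi$. Let $\alpha_0$ be the least ordinal in the domain with $\varphi(\alpha_0)\in Q$. Every $q\in Q$ equals $\varphi(\alpha)$ for some $\alpha\ge\alpha_0$. So $\varphi(\alpha_0)$ is the minimum of $Q$ if $\varphi$ is nondecreasing, and the maximum of $Q$ if $\varphi$ is nonincreasing. But $Q$ has neither. $\square$

Now the natural first attempt at Theorem 2. Well-order $X=\{x_\alpha:\alpha<\kappa\}$ and assign to $y$ the earliest point that is close to it. For a rational $e\in(0,\varepsilon)$ let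
$$V_{\alpha,e}=\{y:\ \|y-x_\alpha\|<e,\ \ \inf_{\beta<\alpha}\|y-x_\beta\|>e\}\qquad(\inf\emptyset=+\infty).$$
An infimum of nonnegative $1$-Lipschitz functions is $1$-Lipschitz, so these sets are open. Their diameter is at most $2\varepsilon$. For fixed $e$ they are pairwise disjoint: if $\beta<\alpha$, then $\|y-x_\beta\|<e$ on $V_{\beta,e}$ and $\|y-x_\beta\|>e$ on $V_{\alpha,e}$. They cover $X$ when $e$ varies. Given $y$, the function $\alpha\mapsto\inf_{\beta<\alpha}\|y-x_\beta\|$, $1\le\alpha<\kappa$, is nonincreasing, so by Lemma 3 some rational $e\in(0,\varepsilon)$ is not a value of it. Let $\alpha$ be least with $\|y-x_\alpha\|<e$; it exists because $y$ itself is in the list. Then $\inf_{\beta<\alpha}\|y-x_\beta\|\ge e$, equality is excluded by the choice of $e$, and $y\in V_{\alpha,e}$.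

Everything works except convexity. In the Euclidean plane with $x_0=(0,0)$, $x_1=(\frac12,0)$ and $e=1$, the set $V_{1,1}$ is a crescent: it contains $(\frac12,\pm0.95)$, since $0.25+0.9025>1$ and $0.95<1$, but not their midpoint $(\frac12,0)$, which has norm $\frac12$. The condition $\|y-x_\alpha\|<e$ is harmless. The trouble comes from the lower bounds $\|y-x_\beta\|>e$, which describe complements of convex sets.

## Cutting the complement of a convex cylinder

One such complement can be repaired. We do this for the set of points far from a linear subspace $Z$; the complement of a ball is the case $Z=\{0\}$.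

We need the distance form of the Hahn–Banach theorem. For a linear subspace $Z\subset X$ and $v\in X$,
$$\operatorname{dist}(v,Z)=\max\{f(v):\ f\in X^*,\ \|f\|\le1,\ f|_Z=0\}. \tag{2}$$
Indeed, for such $f$ and $z\in Z$ we have $f(v)=f(v-z)\le\|v-z\|$, so $f(v)\le\operatorname{dist}(v,Z)$. If the distance is $0$, then $f=0$ attains it. If $d=\operatorname{dist}(v,Z)>0$, define $f(z+tv)=td$ on $Z+\mathbb Rv$. Since $|t|d=\operatorname{dist}(tv,Z)\le\|z+tv\|$, this functional has norm at most $1$, it vanishes on $Z$, and $f(v)=d$; extend it by Hahn–Banach.

Look first at the outside of a square: $X=\mathbb R^2$ with the norm $\max(|y_1|,|y_2|)$, $Z=\{0\}$, $D=\{\|y\|>e\}$. The four functionals $y_1,-y_1,y_2,-y_2$ already give the norm as their maximum. Assign to $y$ the first functional in this order that exceeds a threshold $r>e$, and require the earlier ones to stay strictly below $r$. This gives the convex pieces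
$$\{y_1>r\},\qquad\{y_1<-r\},\qquad\{|y_1|<r,\ y_2>r\},\qquad\{|y_1|<r,\ y_2<-r\}.$$
They are disjoint subsets of $D$. They miss points with $|y_1|=r$, but such points are caught by another $r$. In general the same recipe works with a transfinite list of functionals. The earlier functionals now impose upper bounds, and any number of upper bounds on linear functions is a convex condition.

**Lemma 4 (complements of convex cylinders).** *Let $Z\subset X$ be a linear subspace, $w\in X$, $e>0$, and $D=\{y:\operatorname{dist}(y-w,Z)>e\}$. For each rational $r>e$ there is a family $\mathcal U_r$ of pairwise disjoint open convex subsets of $D$ such that $\bigcup_r\bigcup\mathcal U_r=D$.*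

*Proof.* Let $\{f_\gamma:\gamma<\theta\}$ be a well-ordering of $\{f\in X^*:\|f\|\le1,\ f|_Z=0\}$. By (2), $\operatorname{dist}(v,Z)=\max_{\gamma<\theta}f_\gamma(v)$ for all $v\in X$. For rational $r>e$ and $\gamma<\theta$ put
$$U_{\gamma,r}=\Big\{y:\ f_\gamma(y-w)>r,\ \ \sup_{\beta<\gamma}f_\beta(y-w)<r\Big\},\qquad \mathcal U_r=\{U_{\gamma,r}:\gamma<\theta\}.$$

*Convex and open.* For $\gamma\ge1$ the function $y\mapsto\sup_{\beta<\gamma}f_\beta(y-w)$ is a supremum of affine $1$-Lipschitz functions bounded in absolute value by $\|y-w\|$. So it is finite, convex and $1$-Lipschitz, and the set where it is less than $r$ is open and convex. For $\gamma=0$ the condition is void. So $U_{\gamma,r}$ is the intersection of an open half-space (or $\emptyset$, if $f_\gamma=0$) with an open convex set.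

*Contained in $D$.* On $U_{\gamma,r}$ we have $\operatorname{dist}(y-w,Z)\ge f_\gamma(y-w)>r>e$.

*Disjoint.* If $\beta<\gamma$, then $f_\beta(y-w)>r$ on $U_{\beta,r}$, while $f_\beta(y-w)<r$ on $U_{\gamma,r}$.

*Covering.* Let $y\in D$. The function $\gamma\mapsto\sup_{\beta<\gamma}f_\beta(y-w)$, $1\le\gamma<\theta$, is nondecreasing. By Lemma 3 there is a rational $r$ with $e<r<\operatorname{dist}(y-w,Z)$ that is not one of its values. Since $\max_\gamma f_\gamma(y-w)>r$, there is a least $\gamma$ with $f_\gamma(y-w)>r$. Then $\sup_{\beta<\gamma}f_\beta(y-w)\le r$, and equality is excluded: by the choice of $r$ if $\gamma\ge1$, and because the supremum is $-\infty$ if $\gamma=0$. So $y\in U_{\gamma,r}$. $\square$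

Does Lemma 4 rescue the first attempt? A cell $V_{\alpha,e}$ lies in the complements of all the balls around $x_\beta$, $\beta<\alpha$. To cut it into convex pieces by Lemma 4, we would choose a rational $r_\beta>e$ for every $\beta<\alpha$. For infinite $\alpha$ there are uncountably many such choices, and they would name uncountably many families. This is the exact point where the attempt stops. Lemma 4 can be applied finitely many times to each cell, since finite strings of rationals are countable in number, but not infinitely many times.

So we want cells defined by any number of upper bounds on convex functions but only *finitely many* lower bounds.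

## Distances to a growing chain of subspaces

The remedy is to replace the distance to the set of earlier points, which is not convex, by the distance to their linear span, which is. For a single vector $y$, the distances to an increasing chain of subspaces $X_\alpha$ decrease in $\alpha$. If they first fall below $e$ at $\alpha+1$, then the two inequalities $d_\alpha(y)>e>d_{\alpha+1}(y)$ record this completely. All the earlier lower bounds follow from the last one by monotonicity, so only one lower bound is needed.

The price is that the cell $\{d_\alpha>e>d_{\alpha+1}\}$ is invariant under translations by $X_\alpha$, hence unbounded if it is nonempty and $X_\alpha\ne\{0\}$. But we have gained something. If $X_{\alpha+1}=X_\alpha+\mathbb Rx_\alpha$, then $d_{\alpha+1}(y)<e$ says that $y-tx_\alpha$ is within $e$ of $X_\alpha$ for some $t$, which may be taken rational. Replace $y$ by $y-tx_\alpha$. This vector is near $X_\alpha$, so the next index at which the distance crosses a threshold is smaller. Repeating, we produce strictly decreasing ordinals, and the process must stop after finitely many steps.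

Here is one run in the Euclidean plane with $\varepsilon=1$ and a list of $\mathbb R^2$ starting with $x_0=(1,0)$, $x_1=(0,1)$. Write $X_\alpha$ for the span of $\{x_\beta:\beta<\alpha\}$ and $d_\alpha$ for the distance to it, so $d_0(y)=\|y\|$, $d_1(y)=|y_2|$, $d_\alpha=0$ for $\alpha\ge2$. Take $y=(5,3)$. The distances are $\sqrt{34},\,3,\,0,\dots$, and with $e_0=\frac12$ the first one below $e_0$ is $d_2$; so $\alpha_0=1$. Choose $t_0=3$: then $y-3x_1=(5,0)$ has $d_1=0$. Its norm is still at least $1$. Its distances are $5,\,0,\,0,\dots$, and with $e_1=\frac12$ we get $\alpha_1=0$. Choose $t_1=5$: then $y-3x_1-5x_0=0$ has norm less than $1$, and we stop. The resulting cell is the set of $y$ with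
$$\|y-(5,3)\|<1,\qquad |y_2|>\tfrac12>0,\qquad \|y-(0,3)\|>\tfrac12>|y_2-3|.$$
It is bounded, and it involves two lower bounds.

At limit ordinals nothing goes wrong, as this example shows. In $\ell_2$ let the list start with the unit vectors $x_n$, $n<\omega$, where $x_n$ has its $1$ in coordinate $n$. Then $d_n(y)=(\sum_{i\ge n}|y_i|^2)^{1/2}\to0=d_\omega(y)$. A positive threshold is therefore never first crossed at $\omega$.

**Proof of Theorem 2.** Fix $\varepsilon>0$.

**Step 1: the chain.** *This step sets up the convex functions that replace the coordinates of $c_0(\Gamma)$.* Well-order $X=\{x_\alpha:\alpha<\kappa\}$. For $\alpha\le\kappa$ let $X_\alpha$ be the algebraic linear span of $\{x_\beta:\beta<\alpha\}$, and let $d_\alpha(v)=\operatorname{dist}(v,X_\alpha)$. We use four facts.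

First, $X_0=\{0\}$ and $X_\kappa=X$, so
$$d_0=\|\cdot\|,\qquad d_\kappa=0. \tag{3}$$
Second, the distance to a linear subspace is convex and $1$-Lipschitz, and a larger subspace gives a smaller distance:
$$d_\alpha\text{ is convex and 1-Lipschitz, and }\alpha\mapsto d_\alpha(v)\text{ is nonincreasing on }\alpha\le\kappa. \tag{4}$$
Third, if $\mu\le\kappa$ is a limit ordinal, then any finite set of indices below $\mu$ lies below some $\alpha<\mu$, so $X_\mu=\bigcup_{\alpha<\mu}X_\alpha$ and
$$d_\mu=\inf_{\alpha<\mu}d_\alpha\qquad(\mu\text{ a limit}). \tag{5}$$
Fourth, for $\alpha<\kappa$ we have $X_{\alpha+1}=X_\alpha+\mathbb Rx_\alpha$, so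
$$d_{\alpha+1}(v)=\inf_{t\in\mathbb R}d_\alpha(v-tx_\alpha). \tag{6}$$

**Step 2: cells.** *This step defines sets that record a whole run of the procedure, with the rational data separated from the ordinals.* A *color* is a finite sequence
$$\lambda=(k;\,e_0,\dots,e_{k-1};\,t_0,\dots,t_{k-1})$$
with $k\ge0$, rational $e_j\in(0,\varepsilon)$ and rational $t_j$. There are countably many colors. For a color $\lambda$ and $\vec\alpha=(\alpha_0,\dots,\alpha_{k-1})$ with all $\alpha_j<\kappa$, put $w_j=\sum_{i<j}t_ix_{\alpha_i}$ for $0\le j\le k$, and
$$S_\lambda(\vec\alpha)=\Big\{y:\ \|y-w_k\|<\varepsilon,\ \ d_{\alpha_j}(y-w_j)>e_j>d_{\alpha_j+1}(y-w_j)\ \text{ for } 0\le j<k\Big\}. \tag{7}$$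
For $k=0$ there is one cell, the ball $B(0,\varepsilon)$. Note that $w_j$ depends only on the color and on $\alpha_0,\dots,\alpha_{j-1}$.

**Step 3: cells of one color are disjoint.** *This step shows that the ordinals can be recovered from the point and the color.* Fix $\lambda$, let $\vec\alpha\neq\vec\alpha'$, and let $j$ be the first index where they differ, say $\alpha_j<\alpha'_j$. Then $w_j=w'_j$, and $\alpha_j+1\le\alpha'_j$. If $y$ were in both cells, then by (4)
$$e_j>d_{\alpha_j+1}(y-w_j)\ \ge\ d_{\alpha'_j}(y-w_j)=d_{\alpha'_j}(y-w'_j)>e_j,$$
a contradiction.

**Step 4: the cells of all colors cover $X$.** *This step carries out the descent and checks that it ends.* Fix $y\in X$. Put $\alpha_{-1}=\kappa$ and $w_0=0$. Suppose that at stage $j\ge0$ we have chosen $\kappa=\alpha_{-1}>\alpha_0>\dots>\alpha_{j-1}$ and rationals $e_i\in(0,\varepsilon)$, $t_i$ for $i<j$, such that the inequalities $d_{\alpha_i}(y-w_i)>e_i>d_{\alpha_i+1}(y-w_i)$ hold for $i<j$, and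
$$d_{\alpha_{j-1}}(y-w_j)<\varepsilon. \tag{8}$$
For $j=0$ this is true, since $d_\kappa(y)=0$ by (3).

If $\|y-w_j\|<\varepsilon$, stop with $k=j$. Then $y\in S_\lambda(\vec\alpha)$ for the color and ordinals chosen so far.

Otherwise $\|y-w_j\|\ge\varepsilon$. By (4), Lemma 3 and (8) there is a rational $e_j$ with
$$d_{\alpha_{j-1}}(y-w_j)<e_j<\varepsilon$$
that is not a value of the nonincreasing function $\alpha\mapsto d_\alpha(y-w_j)$, $\alpha\le\kappa$. Distances are nonnegative, so $e_j>0$. Let $\mu$ be the least ordinal with $d_\mu(y-w_j)<e_j$. It exists and satisfies $\mu\le\alpha_{j-1}$, because $\alpha_{j-1}$ has this property. We have $\mu\ne0$, since $d_0(y-w_j)=\|y-w_j\|\ge\varepsilon>e_j$. And $\mu$ is not a limit: if it were, then by (5) some $\alpha<\mu$ would satisfy $d_\alpha(y-w_j)<e_j$, against minimality. So $\mu=\alpha_j+1$ for some ordinal $\alpha_j$, and $\alpha_j<\mu\le\alpha_{j-1}$.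

By minimality of $\mu$ we have $d_{\alpha_j}(y-w_j)\ge e_j$, and equality is excluded by the choice of $e_j$. Hence
$$d_{\alpha_j}(y-w_j)>e_j>d_{\alpha_j+1}(y-w_j).$$
By (6) some real $t$ satisfies $d_{\alpha_j}(y-w_j-tx_{\alpha_j})<e_j$. The left side is continuous in $t$, so there is a rational $t_j$ with $d_{\alpha_j}(y-w_j-t_jx_{\alpha_j})<e_j<\varepsilon$. Since $w_{j+1}=w_j+t_jx_{\alpha_j}$, this is (8) for stage $j+1$, and we continue.

The ordinals $\alpha_0>\alpha_1>\cdots$ strictly decrease, so the procedure cannot run forever. It stops, and $y$ lies in a cell.

**Step 5: cutting the cells into convex pieces.** *Each cell has only finitely many lower bounds, so Lemma 4 can be applied to each of them; this step does so and counts the families.* Write $S_\lambda(\vec\alpha)=C_\lambda(\vec\alpha)\cap\bigcap_{j<k}D_j$, where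
$$C_\lambda(\vec\alpha)=\{y:\ \|y-w_k\|<\varepsilon,\ \ d_{\alpha_j+1}(y-w_j)<e_j\ (j<k)\},\qquad D_j=\{y:\ \operatorname{dist}(y-w_j,X_{\alpha_j})>e_j\}.$$
By (4) the set $C_\lambda(\vec\alpha)$ is open and convex, and it lies in a ball of radius $\varepsilon$, so its diameter is at most $2\varepsilon$. Apply Lemma 4 with $Z=X_{\alpha_j}$, $w=w_j$, $e=e_j$: for each rational $r>e_j$ there is a pairwise disjoint family $\mathcal U^{\lambda,\vec\alpha,j}_r$ of open convex subsets of $D_j$, and over all $r$ these sets cover $D_j$. For a color $\lambda$ and rationals $\vec r=(r_0,\dots,r_{k-1})$ with $r_j>e_j$ let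
$$\mathcal G_{\lambda,\vec r}=\Big\{C_\lambda(\vec\alpha)\cap\bigcap_{j<k}U_j:\ \vec\alpha\in\kappa^k,\ \ U_j\in\mathcal U^{\lambda,\vec\alpha,j}_{r_j}\ (j<k)\Big\},$$
where for $k=0$ the only member is $B(0,\varepsilon)$. We check what Theorem 2 requires.

There are countably many pairs $(\lambda,\vec r)$, since each is a finite string of rationals together with an integer $k$. All members are open, convex and of diameter $\le2\varepsilon$.

Each $\mathcal G_{\lambda,\vec r}$ is pairwise disjoint. Every piece formed with $\vec\alpha$ lies in $S_\lambda(\vec\alpha)$, because $U_j\subset D_j$. So pieces with different $\vec\alpha$ are disjoint by Step 3. Pieces with the same $\vec\alpha$ but different $(U_j)_{j<k}$ have, for some $j$, two different members of the disjoint family $\mathcal U^{\lambda,\vec\alpha,j}_{r_j}$ as factors, so they are disjoint too.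

The families cover $X$. By Step 4 each $y$ lies in some $S_\lambda(\vec\alpha)$. For each $j<k$ we have $y\in D_j$, so there are a rational $r_j>e_j$ and a set $U_j\in\mathcal U^{\lambda,\vec\alpha,j}_{r_j}$ containing $y$. Then $y$ lies in the corresponding member of $\mathcal G_{\lambda,\vec r}$. $\blacksquare$

This proves Theorem 2, and with it Theorem A.

## Hausdorff topological vector spaces

Recall that a topological vector space is *locally convex* if $0$ has a neighborhood base of convex sets. The topology of a metrizable locally convex space is defined by a sequence of continuous seminorms $p_1\le p_2\le\cdots$: for each $x$ the sets $\{y:p_n(y-x)<\delta\}$, $n\ge1$, $\delta>0$, form a neighborhood base at $x$. An example that is not normable is $\mathbb R^{\mathbb N}$ with the product topology and $p_n(x)=\max_{i\le n}|x_i|$; here the quotient of $\mathbb R^{\mathbb N}$ by $\ker p_n$ is $\mathbb R^n$ with the maximum norm.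

**Theorem B.** *For a Hausdorff topological vector space $E$ the following are equivalent:*

1. *$E$ is locally convex and metrizable;*
2. *$E$ has a $\sigma$-discrete basis of convex open sets;*
3. *$E$ has a basis of convex open sets that is a countable union of pairwise disjoint families.*

**(2) implies (3).** Members of a discrete family are pairwise disjoint, as noted at the start.

**(3) implies (1).** *Disjointness makes the basis countable near $0$.* The basis members that contain $0$ form a neighborhood base at $0$ consisting of convex sets, so $E$ is locally convex. The point $0$ lies in at most one member of each of the countably many disjoint families, so this neighborhood base is countable. A Hausdorff first countable topological vector space is metrizable by the Birkhoff–Kakutani theorem.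

**(1) implies (2).** *We pull back covers from normed quotients.* Let $p_1\le p_2\le\cdots$ be continuous seminorms defining the topology. The kernel of $p_n$ is a linear subspace, $p_n$ is constant on its cosets, and $p_n$ induces a norm on $E_n=E/\ker p_n$. The quotient map $\pi_n:E\to E_n$ is linear, and it is continuous into the normed space $(E_n,p_n)$ because $p_n$ is continuous on $E$.

By (1), the statement recorded in the third section, for all $n,m$ the space $E_n$ has a $\sigma$-discrete cover $\mathcal F_{n,m}$ by open convex sets of diameter $\le1/m$; if $E_n=\{0\}$, take the single set $\{0\}$. Preimages under $\pi_n$ of open convex sets are open and convex. Preimages of a discrete family form a discrete family: if $W$ is a neighborhood of $\pi_n(x)$ that meets at most one member, then $\pi_n^{-1}(W)$ is a neighborhood of $x$, and it meets $\pi_n^{-1}(U)$ only if $W$ meets $U$. So $\bigcup_{n,m}\pi_n^{-1}(\mathcal F_{n,m})$, where $\pi_n^{-1}(\mathcal F_{n,m})$ denotes the family of preimages of members of $\mathcal F_{n,m}$, is $\sigma$-discrete.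

It is a basis. If $O$ is open and $x\in O$, choose $n,m$ with $\{y:p_n(y-x)\le1/m\}\subset O$, and $U\in\mathcal F_{n,m}$ containing $\pi_n(x)$. For $y\in\pi_n^{-1}(U)$ both $\pi_n(y)$ and $\pi_n(x)$ lie in $U$, so $p_n(y-x)\le1/m$. Hence $x\in\pi_n^{-1}(U)\subset O$. $\blacksquare$

## The least number of discrete families

On the line two families of short intervals were enough and one was not. The general count is as follows; dimension means real dimension.

**Theorem C.** *Let $X\ne\{0\}$ be a normed space and $\varepsilon>0$. The least cardinal number of discrete families of convex open sets of diameter $\le\varepsilon$ that together cover $X$ is $\dim X+1$ if $\dim X<\infty$, and $\aleph_0$ if $\dim X=\infty$. Moreover, no basis of $X$ is a finite union of discrete families.*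

**Lower bound.** *We restrict the cover to a finite-dimensional cube and apply Lebesgue's covering theorem.* That theorem says: if finitely many closed sets cover an $n$-cube and none of them meets two opposite faces, then some $n+1$ of them have a common point (see Hurewicz–Wallman, *Dimension Theory*, Ch. IV).

Suppose $N$ discrete families of open sets of diameter $\le\varepsilon$ cover $X$, and let $L\subset X$ be a subspace of finite dimension $n\ge1$. Identify $L$ linearly with $\mathbb R^n$. Norms on a finite-dimensional space are equivalent, so the intersections of the members with $L$ are open sets of $\mathbb R^n$ of Euclidean diameter at most some $D<\infty$, and they cover $\mathbb R^n$. Let $M>D$ and $K=[0,M]^n$, and choose finitely many members whose intersections with $L$, say $U_1,\dots,U_s$, are distinct and cover $K$. Opposite faces of $K$ are at distance $M>D$, so no $U_i$ meets two of them.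

Next we shrink the $U_i$ to closed sets. No $U_i$ contains $K$, so $\operatorname{dist}(x,K\setminus U_i)$ is defined (in the Euclidean distance). The function $g(x)=\max_i\operatorname{dist}(x,K\setminus U_i)$ is continuous on $K$, and it is positive there, because each $x\in K$ lies in some $U_i$, which is open. By compactness $g\ge\eta$ for some $\eta>0$. The sets $F_i=\{x\in K:\operatorname{dist}(x,K\setminus U_i)\ge\eta\}$ are closed, cover $K$, and satisfy $F_i\subset U_i$. So none of them meets two opposite faces. By Lebesgue's theorem $n+1$ of the $F_i$, with different indices, have a common point; hence $n+1$ different members of the cover of $X$ have a common point. Members of one family are disjoint, so these $n+1$ members come from different families, and $N\ge n+1$.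

If $\dim X<\infty$, take $L=X$ and get $N\ge\dim X+1$. If $\dim X=\infty$, then $n$ is arbitrary, so $N$ is infinite.

**Upper bound, $\dim X=\infty$.** This is the statement (1) with $\delta=\varepsilon$.

**Upper bound, $\dim X=n<\infty$.** *We build $n+1$ families of boxes.* Let $X=\mathbb R^n$ with some norm, and let $c>0$ satisfy $\|v\|\le c\|v\|_\infty$. A box of side $\le1$ has diameter at most $1$ in $\|\cdot\|_\infty$, hence at most $c$ in $\|\cdot\|$. So it suffices to cover $\mathbb R^n$ by $n+1$ families of open boxes of side $\le1$, each uniformly separated, meaning that different members are at $\|\cdot\|_\infty$-distance at least some positive constant. Multiplying everything by $\varepsilon/c$ makes the diameters $\le\varepsilon$. Uniform separation survives scaling and passing to the equivalent norm $\|\cdot\|$, and it implies discreteness: a ball of radius half the separation meets at most one member.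

For the plane, picture the unit grid: open squares slightly inside the grid squares, thin boxes around the middle parts of the edges, and squares around the vertices. With concrete numbers, these are $(m_1+0.1,\,m_1+0.9)\times(m_2+0.1,\,m_2+0.9)$; then $|x_1-m_1|<0.15$, $m_2+0.2<x_2<m_2+0.8$ and the same with coordinates exchanged; and finally $|x_i-m_i|<0.25$ for $i=1,2$. The numbers increase from one family to the next so that each family overlaps the gaps left by the previous ones.

In general fix
$$0<e_0<e_0'<e_1<e_1'<\dots<e_n<e_n'<\tfrac12.$$
For $0\le j\le n$ let $\mathcal B_j$ consist of the boxes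
$$B_{I,m}=\{x:\ |x_i-m_i|<e_j\ (i\in I),\ \ m_i+e_j'<x_i<m_i+1-e_j'\ (i\notin I)\},\qquad I\subset\{1,\dots,n\},\ |I|=j,\ m\in\mathbb Z^n.$$
Their sides are $2e_j<1$ or $1-2e_j'<1$.

*Separation.* Consider two boxes of $\mathcal B_j$ with the same $I$ and different $m,m'$, and let $i$ be a coordinate with $m_i\ne m'_i$. If $i\in I$, the two intervals for $x_i$ are at distance at least $1-2e_j$; if $i\notin I$, at least $2e_j'$. So the boxes are at distance at least $\min(1-2e_j,2e_j')>0$. If instead $|I|=|I'|=j$ and $I\ne I'$, pick $i\in I\setminus I'$. On the box with $I$ we have $\operatorname{dist}(x_i,\mathbb Z)<e_j$, on the other one $\operatorname{dist}(x_i,\mathbb Z)>e'_j$. Since $\operatorname{dist}(\cdot,\mathbb Z)$ is $1$-Lipschitz, the boxes are at distance at least $e'_j-e_j>0$. So each $\mathcal B_j$ is uniformly separated.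

*Covering.* Let $x\in\mathbb R^n$. Let $a_{(1)}\le\dots\le a_{(n)}$ be the numbers $\operatorname{dist}(x_i,\mathbb Z)$ in increasing order, and $a_{(n+1)}=\infty$. Let $j$ be the least index in $\{0,\dots,n\}$ with $a_{(j+1)}>e_j'$; it exists because $j=n$ qualifies. If $j\ge1$, then $j-1$ does not qualify, so $a_{(j)}\le e'_{j-1}<e_j$. Let $I$ be a set of $j$ indices realizing $a_{(1)},\dots,a_{(j)}$, let $m_i$ be a nearest integer to $x_i$ for $i\in I$, and $m_i=\lfloor x_i\rfloor$ for $i\notin I$. For $i\in I$ we get $|x_i-m_i|\le a_{(j)}<e_j$. For $i\notin I$ we get $\operatorname{dist}(x_i,\mathbb Z)\ge a_{(j+1)}>e_j'$, that is, $m_i+e_j'<x_i<m_i+1-e_j'$. So $x\in B_{I,m}\in\mathcal B_j$.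

**No basis is a finite union of discrete families.** *Here we look at a single point.* If a basis were a finite union of discrete families, each point $x$ would lie in only finitely many basis members, at most one from each family. Their intersection is an open set containing $x$, and it is contained in every open set containing $x$, because such a set contains a basis member that contains $x$. In particular it is contained in every ball $B(x,s)$, so it equals $\{x\}$. But $\{x\}$ is not open when $X\ne\{0\}$. This contradiction completes the proof of Theorem C. $\blacksquare$
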